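\title{A knot group that is not an amalgamated product of two free groups}

\begin{abstract}
L.~P.~Neuwirth asked whether every knot group is a generalized free product $A*_CB$ of two free groups. We show that the answer is no. A counterexample is the boundary of the genus-one surface obtained by plumbing a $(+1)$-framed annulus along a left-handed trefoil and a $(-1)$-framed annulus along a right-handed trefoil. Its group contains two subgroups isomorphic to $\mathbb Z^2$ such that, in every action of the group on a tree without inversions, at least one of them fixes a vertex. The proof compares directions of translation in trees. The signs of the framings are essential: for framings $(+1,+1)$ the same construction gives a group that is an amalgamated product of two free groups.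
\end{abstract}

\section{Introduction}

\subsection{The question}

A \emph{knot group} is the fundamental group $\pi_1(S^3\setminus K)$ of the complement of a tame knot $K\subset S^3$. A \emph{generalized free product} of groups $A$ and $B$ is a free product $A*_CB$ with amalgamated subgroup $C$, where $C$ is identified by monomorphisms with a subgroup of $A$ and with a subgroup of $B$. The following question is due to L.~P.~Neuwirth.

\begin{quote}
\emph{Is every knot group a generalized free product of two free groups?}
\end{quote}

The ranks of the free groups may be finite or infinite, and $C$ is arbitrary.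

The simplest knots suggest the answer yes. The group of the torus knot $T(p,q)$ is $\langle a,b\mid a^{|p|}=b^{|q|}\rangle$, an amalgamated product of two infinite cyclic groups. One could look for an obstruction in the fact that the group of a nontrivial knot contains $\mathbb Z^2$, the group of the boundary torus, while a free group does not. But a subgroup $\mathbb Z^2$ of $A*_CB$ need not be conjugate into $A$ or $B$, and in the torus knot group it is not. In the language of Bass and Serre, $A*_CB$ acts on a tree with vertex stabilizers the conjugates of $A$ and $B$. If $A$ and $B$ are free, then no subgroup $\mathbb Z^2$ fixes a vertex, and this forces $\mathbb Z^2$ to translate along a line (Lemma~\ref{lem:Z2}). So one copy of $\mathbb Z^2$ is no obstruction. We shall find knot groups that contain two copies, related to each other in such a way that they cannot both translate.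

\subsection{Results}

Throughout, $S^3$ is oriented and everything is piecewise linear. The \emph{framing} of an annulus in $S^3$ is the linking number of its core with a push-off of the core along the annulus. Let $J_1,J_2$ be knots and $\tau_1,\tau_2$ integers. Let $A_i$ be an annulus with core of type $J_i$ and framing $\tau_i$. Place $A_1$ and $A_2$ in two complementary balls of $S^3$, so that they meet in a square $Q$ which the core of $A_1$ crosses in one direction and the core of $A_2$ in the other (the precise model is in Section~\ref{sec:plumbing}). Then $F=A_1\cup A_2$ is a torus with one boundary component. We write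
\[
K=K(J_1,\tau_1;J_2,\tau_2)=\partial F,\qquad G=\pi_1(S^3\setminus K),\qquad G_i=\pi_1(S^3\setminus A_i).
\]
The statements below hold for every choice of $A_1,A_2$ as in the model. The group $G_i$ is the knot group of $J_i$. If $J_i$ is nontrivial, its peripheral subgroup $P_i\le G_i$, the image of the group of the boundary torus, is isomorphic to $\mathbb Z^2$ by the loop theorem. If $J_1$ and $J_2$ are both nontrivial, then $G_1*G_2$ embeds in $G$ (Proposition~\ref{prop:group}), so $P_1$ and $P_2$ are subgroups of $G$. They are determined up to conjugacy, and whether they fix a vertex in an action of $G$ does not depend on the choice.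

\begin{theorem}\label{thm:main}
Let $J_i=T(p_i,q_i)$, $i=1,2$, be nontrivial torus knots \textup{(}$|p_i|,|q_i|\ge2$, coprime\textup{)}. Suppose that
\[
\tau_1\ge\max(0,p_1q_1),\qquad \tau_2\le\min(0,p_2q_2),
\]
with at least one inequality strict, or the same with the indices $1,2$ exchanged. Then for every action of $G$ on a tree without inversions, $P_1$ or $P_2$ fixes a vertex. Hence in every decomposition of $G$ as the fundamental group of a graph of groups, some vertex group contains $\mathbb Z^2$. In particular $G$ is not of the form $A*_CB$ with $A$ and $B$ free.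
\end{theorem}

For example, let $J_1=T(2,-3)$ be the left-handed and $J_2=T(2,3)$ the right-handed trefoil, $\tau_1=1$ and $\tau_2=-1$. Then $1>\max(0,-6)$ and $-1<\min(0,6)$, so the theorem applies. \emph{The answer to Neuwirth's question is therefore no.} With $\tau_1=n$ for $n=1,2,3,\dots$ instead, we obtain infinitely many examples: by \eqref{eq:alex} below, the Alexander polynomial $\Delta$ of $K$ satisfies $|\Delta(-1)|=4n+1$.

Recall that $K'$ is a \emph{satellite} with companion $K$ if $K'$ lies in the interior of a regular neighborhood $V$ of $K$, a solid torus, and meets every meridian disk of $V$. Cables of $K$ and sums $K\#K''$ with $K''$ nontrivial are examples.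

\begin{corollary}\label{cor:sat}
Let $K$ be as in Theorem~\ref{thm:main} and let $K'$ be a satellite with companion $K$. Then the group of $K'$ is not a generalized free product of two free groups.
\end{corollary}

The next theorem shows that the condition on signs matters.

\begin{theorem}\label{thm:fibered}
Let $J_1,J_2$ be nontrivial fibered knots and $\tau_1=\tau_2=\pm1$. Then the group of $K(J_1,\tau_1;J_2,\tau_2)$ is a generalized free product $A*_CB$ of free groups, with $|A:C|=2$ and $|B:C|=3$.
\end{theorem}

Torus knots are fibered. So with $J_1$ the left-handed and $J_2$ the right-handed trefoil, $(\tau_1,\tau_2)=(1,-1)$ gives a counterexample to Neuwirth's question and $(1,1)$ does not.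

\subsection{The idea}

We shall find elements $m_i,\ell_i$ generating $P_i$, where $m_i$ is a meridian of $J_i$ and $\ell_i$ runs along the annulus $A_i$, and an element $t\in G$ such that
\begin{equation}\label{eq:tworel}
t^{-1}\ell_1t=m_2\ell_1,\qquad t^{-1}(m_1\ell_2)t=\ell_2 .
\end{equation}
In an action on a tree, conjugate elements have the same translation length. So multiplying $\ell_1$ by $m_2$ does not change its translation length, and neither does multiplying $\ell_2$ by $m_1$. If all four elements translate along lines, this is a strong restriction: in each product the lines of the two factors share an edge, and the factors translate it in \emph{opposite} directions (Lemma~\ref{lem:product}). The first relation thus compares the directions of $m_2$ and $\ell_1$, the second those of $m_1$ and $\ell_2$. How $\ell_i$ moves relative to $m_i$ depends on the framing $\tau_i$ and on the slope of the boundary torus of $J_i$ that does not translate. For a torus knot only two slopes are possible, and under the hypothesis of Theorem~\ref{thm:main} the two comparisons contradict each other for all of them.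

Section~\ref{sec:trees} contains the facts on trees. In Section~\ref{sec:sign} we show the contradiction in the smallest case, with unknotted annuli, and then extract the general sign rule. Section~\ref{sec:plumbing} computes $G$. In Section~\ref{sec:torus} torus knots enter, for which the relative motion of $\ell_i$ and $m_i$ can be controlled, and Theorem~\ref{thm:main} follows. Section~\ref{sec:fibered} proves Theorem~\ref{thm:fibered}.

\subsection{Conventions}

Paths are composed from left to right, and $\bar\alpha$ is the reverse of $\alpha$. In a group acting on a tree, $gh$ acts by $h$ first. For an oriented knot $J$, a peripheral subgroup of its group is generated by two commuting elements: the meridian $\hat m$, with $\mathrm{lk}(\hat m,J)=+1$, and the longitude $\lambda$, which is parallel to $J$ with $\mathrm{lk}(\lambda,J)=0$. In particular $\lambda$ lies in the commutator subgroup.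

We use Bass--Serre theory in the following form. If $G$ is the fundamental group of a graph of groups, then $G$ acts without inversions on a tree whose vertex and edge stabilizers are the conjugates of the vertex and edge groups. Conversely, an action of $G$ on a tree $T$ without inversions exhibits $G$ as the fundamental group of a graph of groups on $T/G$, whose vertex and edge groups are stabilizers. If $T/G$ is a single edge with distinct ends, then $G=A*_CB$, where $A,B$ are the stabilizers of the ends of an edge of $T$ and $C$ is the stabilizer of that edge. If all edge stabilizers are trivial, then $G$ is the free product of a free group and some of the vertex stabilizers.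

\section{Translations in trees}\label{sec:trees}

Let a group act on a tree $T$ without inversions. An element $g$ is \emph{elliptic} if it fixes a vertex, and then $|g|=0$. Otherwise it is \emph{hyperbolic}: it translates along a unique line $L_g$, its axis, by a positive integer $|g|$. The number $|g|$ depends only on the conjugacy class of $g$.

A path without backtracking in a tree is geodesic. This gives a convenient test.

\begin{quote}
\textbf{Test.} \emph{Suppose $fw\ne w$ for a vertex $w$, and the path $[w,fw]$ followed by $[fw,f^2w]$ has no backtracking at $fw$. Then $f$ is hyperbolic and $|f|=d(w,fw)$.}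
\end{quote}

Indeed the translates $f^n[w,fw]$ form a line on which $f$ acts as a translation by $d(w,fw)$.

\begin{lemma}\label{lem:product}
Let $g,h$ be hyperbolic with $|gh|<|g|+|h|$. Then $L_g\cap L_h$ contains an edge, and $g,h$ translate in opposite directions along $L_g\cap L_h$.
\end{lemma}

\begin{proof}
Suppose first that $L_g\cap L_h=\emptyset$. Let $[a,b]$ be the bridge between the axes, with $a\in L_g$, $b\in L_h$ and $d=d(a,b)>0$. Consider the path
\[
h^{-1}b\longrightarrow b\longrightarrow a\longrightarrow ga\longrightarrow gb
\]
along $L_h$, the bridge, $L_g$, and the image of the bridge under $g$. The bridge meets the axes only in its ends, and $g[a,b]$ meets $L_g$ only in $ga$, so there is no backtracking. The path leads from $w=h^{-1}b$ to $gb=gh\,w$. Its image under $gh$ starts at $gb$ with $g[b,hb]\subset gL_h$, and $gL_h$ meets $g[a,b]$ only in $gb$. By the test, $|gh|=|g|+|h|+2d$, contrary to assumption.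

So there is a vertex $a\in L_g\cap L_h$. Suppose that the axes have no common edge, or that $g$ and $h$ translate in the same direction along the connected set $L_g\cap L_h$. The path $h^{-1}a\to a\to ga$, along $L_h$ and then $L_g$, leads from $w=h^{-1}a$ to $gh\,w$, and its image under $gh$ starts with $g[a,ha]$. Backtracking at $a$ would give a common edge at $a$ along which $h$ translates toward $a$ and $g$ away from $a$. Backtracking at $ga$ would mean, after applying $g^{-1}$, that $[g^{-1}a,a]$ ends with the edge with which $[a,ha]$ begins. This is a common edge at $a$ along which $g$ translates toward $a$ and $h$ away from $a$. Both are excluded. By the test $|gh|=|g|+|h|$, a contradiction.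
\end{proof}

\begin{lemma}\label{lem:fixedge}
Let $g$ be hyperbolic and let $h$ fix an edge $e$ of $L_g$. Then $gh$ is hyperbolic.
\end{lemma}

\begin{proof}
Since there are no inversions, $h$ fixes both ends of $e$. Let $w$ be the first of them with respect to the direction of $g$. Then $gh\,w=gw$, and $[w,gw]\subset L_g$ starts with $e$. The image of this path under $gh$ starts with $gh\,e=ge$, which continues $L_g$ in the forward direction beyond $gw$. So there is no backtracking at $gw$, and the test applies.
\end{proof}

\begin{lemma}\label{lem:Z2}
Let $P\cong\mathbb Z^2$ act on $T$ without inversions and without a fixed vertex. Then there are a line $L$ and a nonzero homomorphism $\theta\colon P\to\mathbb Z$ such that each $g\in P$ acts on $L$ as translation by $\theta(g)$. Elements of $\ker\theta$ fix $L$ pointwise; all other elements are hyperbolic with axis $L$.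
\end{lemma}

\begin{proof}
Let $g,h$ generate $P$. If both were elliptic, then $h$, which commutes with $g$, would preserve the subtree $\mathrm{Fix}(g)$. The vertex of $\mathrm{Fix}(g)$ nearest to a vertex fixed by $h$ would then be fixed by $g$ and $h$, a contradiction. So $P$ contains a hyperbolic element $f$. All of $P$ commutes with $f$ and hence preserves its axis $L$. No element reverses $L$, since such an element would conjugate $f$ to an element that translates $L$ in the other direction. So $P$ acts on $L$ by translations, and not trivially.
\end{proof}

\section{The sign rule}\label{sec:sign}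

\subsection{The smallest case}

For $\tau_1,\tau_2\in\{1,-1\}$ let
\[
\Gamma(\tau_1,\tau_2)=\big\langle m_1,m_2,t\ \big|\ t^{-1}m_1^{-\tau_1}t=m_2m_1^{-\tau_1},\quad t^{-1}\big(m_1m_2^{-\tau_2}\big)t=m_2^{-\tau_2}\big\rangle .
\]
These are the relations \eqref{eq:tworel} with $\ell_i=m_i^{-\tau_i}$. By Proposition~\ref{prop:group} below, $\Gamma(\tau_1,\tau_2)$ is the group of $K(J_1,\tau_1;J_2,\tau_2)$ when $J_1,J_2$ are trivial knots. The pairs $(m_1^{-\tau_1},m_1m_2^{-\tau_2})$ and $(m_2m_1^{-\tau_1},m_2^{-\tau_2})$ are bases of the free group $\Phi$ on $m_1,m_2$. So the relations say that conjugation by $t$ is a certain automorphism of $\Phi$, and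
\[
\Gamma(\tau_1,\tau_2)=\Phi\rtimes\langle t\rangle,\qquad \Phi=\ker\big(\Gamma(\tau_1,\tau_2)\to\mathbb Z,\ t\mapsto1,\ m_i\mapsto0\big).
\]

\emph{Opposite signs.} Let $(\tau_1,\tau_2)=(1,-1)$, so that $m_2m_1^{-1}$ is conjugate to $m_1^{-1}$ and $m_1m_2$ is conjugate to $m_2$. \emph{In every action of $\Gamma(1,-1)$ on a tree without inversions, $m_1$ or $m_2$ is elliptic.} For suppose both are hyperbolic. Then
\[
|m_2m_1^{-1}|=|m_1^{-1}|<|m_2|+|m_1^{-1}|,\qquad |m_1m_2|=|m_2|<|m_1|+|m_2| .
\]
By Lemma~\ref{lem:product} the axes of $m_1$ and $m_2$ have a common edge. By the first inequality $m_2$ and $m_1^{-1}$ translate it in opposite directions, so $m_1$ and $m_2$ translate it in the same direction. By the second they translate it in opposite directions. This is absurd.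

\emph{Equal signs.} For $(\tau_1,\tau_2)=(1,1)$ the second relation says instead that $m_1m_2^{-1}$ is conjugate to $m_2^{-1}$. Now both relations force $m_1$ and $m_2$, if hyperbolic, to translate in the same direction, and there is no contradiction. Indeed there is an action in which both translate.

\begin{lemma}\label{lem:braid}
Let $\tau=\pm1$. There is a surjection $\Gamma(\tau,\tau)\to\mathbb Z_2*\mathbb Z_3$ that is injective on $\Phi$.
\end{lemma}

Consequently $\Phi$, being torsion-free, acts freely on the Bass--Serre tree of $\mathbb Z_2*\mathbb Z_3$, whose vertex stabilizers are finite. All its nontrivial elements, and in particular $m_1$ and $m_2$, are hyperbolic there.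

\begin{proof}
We first show $\Gamma(\tau,\tau)\cong B_3=\langle s,t\mid sts=tst\rangle$. Write $m=m_1$.

\emph{$\tau=-1$.} The first relation gives $m_2=t^{-1}mtm^{-1}$. The second says $mm_2=tm_2t^{-1}$, that is, $mt^{-1}mtm^{-1}=mtm^{-1}t^{-1}$. Canceling $m$ on the left, we get
\[
t^{-1}mtm^{-1}=tm^{-1}t^{-1},\qquad\text{i.e.}\qquad mtm^{-1}tm=t^2 .
\]
Put $m=s^{-1}t$. The left side is $s^{-1}t\cdot t\cdot t^{-1}s\cdot t\cdot s^{-1}t=s^{-1}tsts^{-1}t$, so the relation becomes $s^{-1}tsts^{-1}=t$, i.e.\ $tst=sts$.

\emph{$\tau=1$.} The first relation gives $m_2=t^{-1}m^{-1}tm$. The second says $mm_2^{-1}=tm_2^{-1}t^{-1}$. Since $m_2^{-1}=m^{-1}t^{-1}mt$, this is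
\[
t^{-1}mt=tm^{-1}t^{-1}m .
\]
Put $m=ts^{-1}$. The left side is $s^{-1}t$ and the right side is $t\cdot st^{-1}\cdot t^{-1}\cdot ts^{-1}=tst^{-1}s^{-1}$. Multiplying by $st$ on the right, we get $s^{-1}tst=ts$, i.e.\ $tst=sts$.

Next, $B_3\cong\langle a,b\mid a^2=b^3\rangle$ via $a=sts$, $b=st$. In $B_3$ we have $b^3=(sts)(tst)=a^2$. Conversely $s=b^{-1}a$ and $t=a^{-1}b^2$ satisfy $st=b$, $sts=a$ and $tst=a^{-1}b^3=a$. The element $a^2=b^3$ is central and the quotient by the subgroup it generates is $\mathbb Z_2*\mathbb Z_3$.

The homomorphism $\Gamma(\tau,\tau)\to\mathbb Z$ with kernel $\Phi$ sends $t$ and $s$ to $1$, because $m\mapsto0$. So it sends $a^2=(sts)^2$ to $6$. Hence $\Phi\cap\langle a^2\rangle=1$, and $\Phi$ embeds in $\mathbb Z_2*\mathbb Z_3$.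
\end{proof}

\subsection{The general rule}

In the smallest case the conclusion that $m_1$ or $m_2$ fixes a vertex is harmless. If we knot the annuli, then $\langle m_i\rangle$ is replaced by the knot group $G_i$, and $m_i^{-\tau_i}$ by a curve $\ell_i$ along $A_i$. Now $m_i$ and $\ell_i$ generate $P_i\cong\mathbb Z^2$, and the analogous conclusion, that $P_1$ or $P_2$ fixes a vertex, rules out free vertex stabilizers. The price is that $\ell_i$ is no longer a power of $m_i$. If $P_i$ fixes no vertex, $m_i$ and $\ell_i$ translate along a common line (one of them possibly by $0$), but the ratio of the two translations depends on the action. The next proposition says what the relations imply about these ratios.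

\begin{proposition}\label{prop:sign}
Let a group act on a tree without inversions and let $m_1,\ell_1,m_2,\ell_2$ be elements of it. For $i=1,2$ let $L_i$ be an oriented line, preserved by $m_i$ and $\ell_i$, on which these elements act as translations by $\theta_i(m_i)\ne0$ and by
\begin{equation}\label{eq:ratio}
\theta_i(\ell_i)=-N_i\,\theta_i(m_i),\qquad N_i\in\mathbb Q .
\end{equation}
If $|m_2\ell_1|=|\ell_1|$ and $|m_1\ell_2|=|\ell_2|$, then $N_1$ and $N_2$ are both positive, both negative, or both zero.
\end{proposition}

\begin{proof}
The element $m_i$ is hyperbolic with axis $L_i$. If $N_i\ne0$, then $\ell_i$ is hyperbolic with axis $L_i$. It translates in the direction of $m_i$ if $N_i<0$ and in the opposite direction if $N_i>0$. If $N_i=0$, then $\ell_i$ fixes $L_i$ pointwise.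

\emph{Case $N_1N_2\ne0$.} Here $|m_2\ell_1|=|\ell_1|<|m_2|+|\ell_1|$ and $|m_1\ell_2|=|\ell_2|<|m_1|+|\ell_2|$. By Lemma~\ref{lem:product}, $L_1\cap L_2$ contains an edge, along $L_1\cap L_2$ the elements $m_2,\ell_1$ translate in opposite directions, and so do $m_1,\ell_2$. Let $\varepsilon=1$ if $m_1$ and $m_2$ translate in the same direction along $L_1\cap L_2$, and $\varepsilon=-1$ otherwise. Comparing $\ell_1$ with $m_1$ and then $m_1$ with $m_2$, we see that the first condition says $-\operatorname{sign}(N_1)\,\varepsilon=-1$. Comparing $\ell_2$ with $m_2$ and then $m_2$ with $m_1$, we see that the second says $-\operatorname{sign}(N_2)\,\varepsilon=-1$. So $\operatorname{sign}N_1=\varepsilon=\operatorname{sign}N_2$.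

\emph{Case of exactly one zero.} The hypotheses are symmetric in the indices, so let $N_1=0\ne N_2$. Then $m_1$ and $\ell_2$ are hyperbolic and $|m_1\ell_2|=|\ell_2|<|m_1|+|\ell_2|$. By Lemma~\ref{lem:product} there is an edge $e\subset L_1\cap L_2$. Since $\ell_1$ fixes $L_1$ pointwise, it fixes the edge $e$ of $L_2$, the axis of $m_2$. By Lemma~\ref{lem:fixedge}, $m_2\ell_1$ is hyperbolic. But $|m_2\ell_1|=|\ell_1|=0$, a contradiction.
\end{proof}

If $N_1=N_2=0$, then $\ell_1$ and $\ell_2$ are elliptic, neither equation contains two hyperbolic factors, and Lemma~\ref{lem:product} says nothing. The strict inequality in Theorem~\ref{thm:main} serves to exclude this case.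

\section{The group of a plumbing}\label{sec:plumbing}

We cut $S^3\setminus K$ along $F$. The complement of $F$ has group $G_1*G_2$, and each of the two cores gives one relation, which says that its push-offs to the two sides of $F$ are conjugate by $t$. One of the two push-offs stays in the ball of its own annulus. The other has to pass the square $Q$ on the far side, through the other ball, and there it picks up the meridian of the other annulus. This is the origin of \eqref{eq:tworel}.

\subsection{The model}

Since Theorem~\ref{thm:main} depends on signs, we fix explicit coordinates. Let $S^3=B_1\cup B_2$ be a union of two balls with common boundary sphere $\Sigma$, and let $\eta>0$ be small. Let $(u,v,h)$ be an orientation-preserving chart that identifies an open set $U\subset S^3$ with $(-3\eta,1+3\eta)^2\times(-3\eta,3\eta)$, such that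
\[
\Sigma\cap U=\{h=0\},\qquad B_1\cap U=\{h\ge0\},\qquad B_2\cap U=\{h\le0\}.
\]
Put $Q=[0,1]^2\times\{0\}$. We require that $A_i\subset B_i$, that $A_i\cap\Sigma=Q$, that $A_i=Q\cup b_i$ with a band $b_i$, and that
\begin{equation}\label{eq:model}
\begin{aligned}
A_1\cap U&=Q\cup\{0,1\}\times[0,1]\times[0,3\eta),\\
A_2\cap U&=Q\cup[0,1]\times\{0,1\}\times(-3\eta,0].
\end{aligned}
\end{equation}
So $A_1$ goes up from $Q$ in two walls $u=0,1$, and $A_2$ goes down in two walls $v=0,1$; see Figure~\ref{fig:sections}.

Such a configuration exists. Isotope an annulus with core $J_1$ and framing $\tau_1$ so that in a chart slightly larger than $U$ it is given by the first formula in \eqref{eq:model}. Remove the interior of the box $[-3\eta,1+3\eta]^2\times[-3\eta,0]$. What remains is a ball that contains the annulus and whose boundary meets the annulus exactly in $Q$. Do the same for $J_2$, with the second formula and the box $[-3\eta,1+3\eta]^2\times[0,3\eta]$. Glue the two balls along their boundary spheres by an orientation-reversing homeomorphism that extends the identity of $[-3\eta,1+3\eta]^2\times\{0\}$. Capping $(B_i,A_i)$ with a ball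 returns the original pair, so core types and framings are preserved.

Orient the core $x$ of $A_1$ so that it crosses $Q$ in direction $+u$; it leaves $Q$ at $u=1$ and returns through $b_1$ to $u=0$. Orient the core $y$ of $A_2$ so that it crosses $Q$ in direction $+v$. Let the $+$ side of $F$ at $Q$ be $h>0$. Then
\begin{itemize}
\item the $+$ sides of the walls of $A_1$ face the region $0<u<1$ above $Q$, and their $-$ sides face $u<0$ and $u>1$;
\item the $-$ sides of the walls of $A_2$ face the region $0<v<1$ below $Q$, and their $+$ sides face $v<0$ and $v>1$.
\end{itemize}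

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[dashed] (-1.2,0)--(0,0);
\draw[dashed] (3,0)--(4.2,0);
\draw[very thick] (0,1.5)--(0,0)--(3,0)--(3,1.5);
\draw[->] (0.5,1.5)--(0.5,0.5)--(2.5,0.5)--(2.5,1.5);
\draw[->] (-0.5,1.5)--(-0.5,-0.5)--(3.5,-0.5)--(3.5,1.5);
\node at (1.5,0.75) {$x^+$};
\node at (1.5,-0.25) {\scriptsize $Q$};
\node at (1.5,-0.8) {$m_2$};
\node at (3.5,1.75) {$x^-$};
\node at (0,1.75) {$A_1$};
\node at (4.2,0.25) {\scriptsize $D$};
\node at (-1.2,0.25) {\scriptsize $D$};
\node at (1.5,-2.1) {section $v=\frac12$ ($u$ to the right)};
\begin{scope}[xshift=6.8cm]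
\draw[dashed] (-1.2,0)--(0,0);
\draw[dashed] (3,0)--(4.2,0);
\draw[very thick] (0,-1.5)--(0,0)--(3,0)--(3,-1.5);
\draw[->] (0.5,-1.5)--(0.5,-0.5)--(2.5,-0.5)--(2.5,-1.5);
\draw[->] (-0.5,-1.5)--(-0.5,0.5)--(3.5,0.5)--(3.5,-1.5);
\node at (1.5,-0.8) {$y^-$};
\node at (1.5,0.22) {\scriptsize $Q$};
\node at (1.5,0.75) {$m_1$};
\node at (3.9,-1.4) {$y^+$};
\node at (0,-1.7) {$A_2$};
\node at (4.2,0.25) {\scriptsize $D$};
\node at (-1.2,0.25) {\scriptsize $D$};
\node at (1.5,-2.1) {section $u=\frac12$ ($v$ to the right)};
\end{scope}
\end{tikzpicture}
\caption{Two vertical sections through the middle of the square $Q$; the height $h$ points up, $A_1$ and $A_2$ are thick, and the dashed line is the part $D$ of the sphere $\Sigma$ outside $Q$. The push-off $x^+$ stays above $\Sigma$ and $y^-$ stays below it. The push-off $x^-$ passes under $Q$, and the part of it below $\Sigma$ is the path $m_2$. The push-off $y^+$ passes over $Q$, and the part of it above $\Sigma$ is the path $m_1$.}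
\label{fig:sections}
\end{figure}

\subsection{Generators}

Let $D=\Sigma\setminus Q$, an open disk, and $X_i=B_i\setminus A_i$. Since $D$ is simply connected, a path in $X_i$ with endpoints in $D$ defines an element of $G_i:=\pi_1(X_i,D)$, and moving the endpoints inside $D$ does not change this element. Since $S^3\setminus F=X_1\cup_DX_2$, van Kampen's theorem gives $\pi_1(S^3\setminus F,D)=G_1*G_2$. Since $S^3\setminus A_1=X_1\cup_D(B_2\setminus Q)$ and $B_2\setminus Q$ is contractible, $G_1=\pi_1(S^3\setminus A_1)$, the knot group of $J_1$. Likewise $G_2=\pi_1(S^3\setminus A_2)$. We use the following elements.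
\begin{itemize}
\item $m_1\in G_1$ is the path over $Q$
\[
(\tfrac12,-\eta,0)\to(\tfrac12,-\eta,\eta)\to(\tfrac12,1+\eta,\eta)\to(\tfrac12,1+\eta,0).
\]
\item $m_2\in G_2$ is the path under $Q$
\[
(-\eta,\tfrac12,0)\to(-\eta,\tfrac12,-\eta)\to(1+\eta,\tfrac12,-\eta)\to(1+\eta,\tfrac12,0).
\]
\item Enlarge $A_1$ inside $B_1$ by a thin collar along its edge containing $[0,1]\times0\times0$, given in $U$ by $[0,1]\times[-2\eta,0]\times0\,\cup\,\{0,1\}\times[-2\eta,0]\times[0,3\eta)$. Let $c_1$ be the curve in the collar parallel to $x$ that contains the points $(u,-\eta,0)$, $0\le u\le1$, and let $\ell_1=[c_1]\in G_1$.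
\item Enlarge $A_2$ inside $B_2$ by a thin collar along its edge containing $0\times[0,1]\times0$, given in $U$ by $[-2\eta,0]\times[0,1]\times0\,\cup\,[-2\eta,0]\times\{0,1\}\times(-3\eta,0]$. Let $c_2$ be the curve in the collar parallel to $y$ that contains the points $(-\eta,v,0)$, $0\le v\le1$, and let $\ell_2=[c_2]\in G_2$.
\end{itemize}

\begin{proposition}\label{prop:group}
Let $J_1,J_2$ be knots, possibly trivial. For $i=1,2$ the elements $m_i,\ell_i$ commute and generate a peripheral subgroup $P_i$ of $G_i$. With respect to the orientations of $x$ and $y$,
\begin{equation}\label{eq:periph}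
m_i=\hat m_i^{-1},\qquad \ell_i=\lambda_im_i^{-\tau_i} .
\end{equation}
Moreover,
\begin{equation}\label{eq:G}
G=\big\langle G_1*G_2,\ t\ \big|\ t^{-1}\ell_1t=m_2\ell_1,\quad t^{-1}(m_1\ell_2)t=\ell_2\big\rangle .
\end{equation}
If $J_1$ and $J_2$ are nontrivial, then \eqref{eq:G} is an HNN extension with base $G_1*G_2$ and free associated subgroups $\langle\ell_1,m_1\ell_2\rangle$ and $\langle m_2\ell_1,\ell_2\rangle$ of rank $2$. In particular $G_1,G_2,P_1,P_2$ embed in $G$.
\end{proposition}

If $J_1,J_2$ are trivial, then $G_i=\langle m_i\rangle$ and $\lambda_i=1$, and \eqref{eq:G} with $\tau_i=\pm1$ is the presentation of $\Gamma(\tau_1,\tau_2)$.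

\begin{proof}
\emph{The peripheral elements.} In $S^3\setminus A_1$ close the path $m_1$ by the path below $Q$
\[
(\tfrac12,1+\eta,0)\to(\tfrac12,1+\eta,-\eta)\to(\tfrac12,-\eta,-\eta)\to(\tfrac12,-\eta,0).
\]
It lies in the simply connected set $B_2\setminus Q$, so it is homotopic relative to its endpoints into $D$, and the resulting loop represents $m_1$. This loop and $c_1$ lie on the boundary torus of a regular neighborhood of $A_1$, and they meet transversely in the single point $(\frac12,-\eta,0)$. So $m_1$ and $\ell_1$ commute and generate a peripheral subgroup. The loop is a meridian of $x$ up to orientation, and $c_1$ is parallel to $x$ with $\mathrm{lk}(c_1,x)=\tau_1$; so $\ell_1=\lambda_1\hat m_1^{\tau_1}$. A positive meridian of a curve in direction $+u$ turns from $+v$ to $+h$, so at its top it moves in direction $-v$. The loop $m_1$ moves at its top in direction $+v$. Hence $\mathrm{lk}(m_1,x)=-1$, $m_1=\hat m_1^{-1}$ and $\ell_1=\lambda_1m_1^{-\tau_1}$.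

For $m_2$, close the path above $Q$, in the simply connected set $B_1\setminus Q$. The resulting loop and $c_2$ lie on the boundary torus of a regular neighborhood of $A_2$ and meet transversely only in $(-\eta,\frac12,0)$, and $\mathrm{lk}(c_2,y)=\tau_2$. A positive meridian of a curve in direction $+v$ turns from $+h$ to $+u$, so at its bottom it moves in direction $-u$. The loop $m_2$ moves at its bottom in direction $+u$. Hence $\mathrm{lk}(m_2,y)=-1$, and \eqref{eq:periph} holds for $i=2$ as well.

\emph{Cutting along $F$.} Let $p=(\frac12,\frac12,0)$ and $p^\pm=(\frac12,\frac12,\pm\eta)$. Let $\alpha_+$ be the path $p^+\to(\frac12,-\eta,\eta)\to(\frac12,-\eta,0)$ in $X_1$ and $\alpha_-$ the path $p^-\to(-\eta,\frac12,-\eta)\to(-\eta,\frac12,0)$ in $X_2$; both end in $D$. The group $\pi_1(F,p)$ is free on $x_p,y_p$, where $x_p$ is the core of $A_1$ running along $v=\frac12$ in direction $+u$ and back through $b_1$, and $y_p$ is the core of $A_2$ running along $u=\frac12$ in direction $+v$ and back through $b_2$. For $\gamma\in\pi_1(F,p)$ let $\gamma^\pm$ be its push-offs to the two sides of $F$, based at $p^\pm$, and put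
\[
i_\pm(\gamma)=[\bar\alpha_\pm\gamma^\pm\alpha_\pm]\in G_1*G_2 .
\]
Let $\kappa$ be the straight path from $p^+$ to $p^-$ and $t=[\bar\alpha_+\kappa\alpha_-]\in G$. Since $\bar\kappa\gamma^+\kappa\simeq\gamma^-$ in $S^3\setminus K$, we have $t^{-1}i_+(\gamma)t=i_-(\gamma)$. Van Kampen's theorem, for $S^3\setminus K$ cut along the bicollared surface $F\setminus K$, says that these are all the relations, and it suffices to take $\gamma$ in a generating set:
\[
G=\big\langle G_1*G_2,\,t\ \big|\ t^{-1}i_+(\gamma)t=i_-(\gamma),\ \gamma=x_p,y_p\big\rangle .
\]
It remains to compute four elements. Near $A_1$ and its collar we use the position along $x$, the width coordinate $v\in[-2\eta,1]$, and a normal coordinate $n\in[-\eta,\eta]$, positive on the $+$ side. Then $A_1=\{n=0,\ v\ge0\}$, the curve $c_1$ is $\{n=0,\ v=-\eta\}$, and over $Q$ we have $n=h$. Near $A_2$ and its collar we use the same kind of coordinates, with width coordinate $u\in[-2\eta,1]$.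

\emph{(i) $i_+(x_p)=\ell_1$.} The loop $x_p^+$ is at $(v,n)=(\frac12,\eta)$ and lies in $X_1$. Move it to $(-\eta,\eta)$ and then to $(-\eta,0)$. The homotopy avoids $A_1$ and stays in $B_1$, because over $Q$ it has $h=n\ge0$. The base point runs along $\alpha_+$, and the loop ends as $c_1$.

\emph{(ii) $i_-(y_p)=\ell_2$.} The loop $y_p^-$ is at $(u,n)=(\frac12,-\eta)$ and lies in $X_2$. Move it to $(-\eta,-\eta)$ and then to $(-\eta,0)$. This homotopy avoids $A_2$ and stays in $B_2$. The base point runs along $\alpha_-$, and the loop ends as $c_2$.

\emph{(iii) $i_-(x_p)=m_2\ell_1$.} The loop $\bar\alpha_-x_p^-\alpha_-$ starts at $(-\eta,\frac12,0)$, goes down, runs under $Q$ to $(1+\eta,\frac12,-\eta)$, and goes up to $(1+\eta,\frac12,0)\in D$. This part is $m_2$; it has $v=\frac12$ and so avoids the walls of $A_2$. The loop then follows the $-$ side of $b_1$ in $X_1$ from $(1+\eta,\frac12,0)$ to $(-\eta,\frac12,0)$; call this path $w_1$. Finally it goes to $p^-$ and back to $(-\eta,\frac12,0)$ along the same path, which can be canceled. Move $w_1$ in $X_1$ from $(v,n)=(\frac12,-\eta)$ to $(-\eta,-\eta)$ and then to $(-\eta,0)$. Its endpoints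 move in $D$: first along $(1+\eta,s,0)$ and $(-\eta,s,0)$, where $s$ goes from $\frac12$ to $-\eta$, and then to $(1,-\eta,0)$ and $(0,-\eta,0)$. The path becomes the part of $c_1$ along $b_1$, and the rest of $c_1$ lies in $D$. So $[w_1]=\ell_1$.

\emph{(iv) $i_+(y_p)=m_1\ell_2$.} The loop $\bar\alpha_+y_p^+\alpha_+$ starts at $(\frac12,-\eta,0)$, goes up, runs over $Q$, and comes down to $(\frac12,1+\eta,0)\in D$. This part is $m_1$; it has $u=\frac12$ and so avoids the walls of $A_1$. The loop then follows the $+$ side of $b_2$ in $X_2$ from $(\frac12,1+\eta,0)$ to $(\frac12,-\eta,0)$; call this path $w_2$. Finally it goes to $p^+$ and back along the same path. Move $w_2$ in $X_2$ from $(u,n)=(\frac12,\eta)$ to $(-\eta,\eta)$ and then to $(-\eta,0)$. Its endpoints move in $D$: first along $(s,1+\eta,0)$ and $(s,-\eta,0)$, where $s$ goes from $\frac12$ to $-\eta$, and then to $(-\eta,1,0)$ and $(-\eta,0,0)$. The path becomes the part of $c_2$ along $b_2$, and the rest of $c_2$ lies in $D$. So $[w_2]=\ell_2$.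

This proves \eqref{eq:G}.

\emph{The HNN extension.} Let $J_1,J_2$ be nontrivial, so that $P_i=\langle m_i\rangle\times\langle\ell_i\rangle\cong\mathbb Z^2$. All four elements in the relations lie in $P_1*P_2\le G_1*G_2$. The homomorphism from $P_1*P_2$ onto the free group on $\ell_1,\ell_2$ that kills $m_1,m_2$ sends each of the pairs $(\ell_1,m_1\ell_2)$ and $(m_2\ell_1,\ell_2)$ to the basis $(\ell_1,\ell_2)$. So each pair freely generates a free group of rank $2$, and \eqref{eq:G} is an HNN extension. Its base embeds.
\end{proof}

\begin{remark}
What matters for the sign rule is that the meridians $m_1$ and $m_2$ in \eqref{eq:G} have the \emph{same} sign; here both are negative. The equality of the signs can be checked independently. By (iii) and (iv) the signs are those of $\mathrm{lk}(x^-,y)$ and $\mathrm{lk}(y^+,x)$, and these numbers are equal, since pushing both curves to the $+$ side gives $\mathrm{lk}(x^-,y)=\mathrm{lk}(x,y^+)$.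
\end{remark}

\subsection{The Alexander polynomial}

By \eqref{eq:periph} and (i)--(iv), in $H_1(S^3\setminus F)=\mathbb Zm_1\oplus\mathbb Zm_2$ we have
\begin{align*}
i_+(x)&=-\tau_1m_1, & i_-(x)&=-\tau_1m_1+m_2,\\
i_+(y)&=m_1-\tau_2m_2, & i_-(y)&=-\tau_2m_2 .
\end{align*}
So up to units the Alexander polynomial of $K$, in the variable $t$, is
\begin{equation}\label{eq:alex}
\det(i_+-t\,i_-)=\det\begin{pmatrix}-\tau_1(1-t)&-t\\1&-\tau_2(1-t)\end{pmatrix}=\tau_1\tau_2(1-t)^2+t .
\end{equation}
For $(\tau_1,\tau_2)=(n,-1)$ with $n\ge1$ its value at $t=-1$ is $-(4n+1)$. So the knots in this family are pairwise different.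

\section{Torus knots and the proof of Theorem \ref{thm:main}}\label{sec:torus}

Suppose $G$ acts on a tree without inversions and $P_i$ fixes no vertex. By Lemma~\ref{lem:Z2}, $P_i$ acts on a line through some $\theta_i\colon P_i\to\mathbb Z$. To use the sign rule we must know the ratio of $\theta_i(\ell_i)$ to $\theta_i(m_i)$, that is, which slope on the boundary torus is killed by $\theta_i$. For torus knots the center of $G_i$ leaves only two possibilities.

\begin{lemma}\label{lem:torus}
Let $J=T(p,q)$ be a nontrivial torus knot, and let its group $G_J$ act on a tree without inversions so that its peripheral subgroup $P$ fixes no vertex. With $\theta$ and $L$ as in Lemma~\ref{lem:Z2}, there is $r\in\{0,pq\}$ with $\theta(\lambda\hat m^r)=0$, and $\theta(\hat m)\ne0$.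
\end{lemma}

\begin{proof}
The knot $J$ lies on a standard torus that bounds two solid tori $V,W$ in $S^3$. It is homologous to $p$ times the core of $V$ in $V$ and to $q$ times the core of $W$ in $W$, where the cores have linking number $1$. Let $J'$ be a parallel copy of $J$ on this torus. Pushed into the interior of $V$, it becomes homologous there to $p$ times the core of $V$, and the core of $V$ links $J$ with linking number $q$. So $\mathrm{lk}(J',J)=pq$, and $J'$, viewed on the boundary of a neighborhood of $J$, represents $\lambda\hat m^{pq}$. On the other hand, in $G_J=\langle a,b\mid a^{|p|}=b^{|q|}\rangle$, where $a,b$ are represented by the cores of $V,W$, the push of $J'$ into $V$ shows that $\lambda\hat m^{pq}$ is conjugate to $z^{\pm1}$ with $z=a^{|p|}$. Since $z=a^{|p|}=b^{|q|}$ is central, $\lambda\hat m^{pq}=z^{\pm1}$, and so $z\in P$.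

If $z$ is elliptic, then $\theta(z)=0$ by Lemma~\ref{lem:Z2}, and we take $r=pq$. If $z$ is hyperbolic, its axis is $L$. Since $z$ is central, all of $G_J$ preserves $L$, and no element reverses it. So $G_J$ acts on $L$ by translations, and $\theta$ extends to a homomorphism $G_J\to\mathbb Z$. It vanishes on $\lambda\in[G_J,G_J]$, and we take $r=0$.

Finally $P$ is generated by $\lambda\hat m^r$ and $\hat m$, and $\theta\ne0$. So $\theta(\hat m)\ne0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $G$ act on a tree without inversions and suppose that neither $P_1$ nor $P_2$ fixes a vertex. Restrict the action to $G_i\le G$ and apply Lemmas~\ref{lem:Z2} and~\ref{lem:torus}. We obtain a line $L_i$, a homomorphism $\theta_i$ and a number $r_i\in\{0,p_iq_i\}$. Put $N_i=\tau_i-r_i$. Since $m_i=\hat m_i^{-1}$, we have $\theta_i(m_i)\ne0$ and $\theta_i(\lambda_i)=-r_i\theta_i(\hat m_i)=r_i\theta_i(m_i)$. With $\ell_i=\lambda_im_i^{-\tau_i}$ this gives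
\[
\theta_i(\ell_i)=(r_i-\tau_i)\,\theta_i(m_i)=-N_i\,\theta_i(m_i),
\]
which is \eqref{eq:ratio}. By \eqref{eq:G}, $m_2\ell_1$ is conjugate to $\ell_1$ and $m_1\ell_2$ is conjugate to $\ell_2$. So $|m_2\ell_1|=|\ell_1|$ and $|m_1\ell_2|=|\ell_2|$, and Proposition~\ref{prop:sign} says that $N_1,N_2$ are both positive, both negative, or both zero.

We do not know which values the $r_i$ take, and we do not need to: the hypothesis compares $\tau_i$ with both candidates. If $\tau_1\ge\max(0,p_1q_1)$ and $\tau_2\le\min(0,p_2q_2)$, then $N_1\ge0\ge N_2$, and $N_1,N_2$ are not both zero because one of the inequalities is strict. If the hypothesis holds with the indices exchanged, then $N_2\ge0\ge N_1$, again not both zero. This is a contradiction, so $P_1$ or $P_2$ fixes a vertex.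

If $G$ is the fundamental group of a graph of groups, apply this to the Bass--Serre tree: a conjugate of $P_1$ or $P_2$ lies in a vertex group. If $G=A*_CB$ (where $C=A$ or $C=B$ is allowed), then $A$ or $B$ contains $\mathbb Z^2$ and is not free.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:sat}]
The knot $K$ is nontrivial because $G$ contains $\mathbb Z^2$. The exterior of $K'$ is the union of the exterior of $K$ and the exterior of $K'$ in $V$, along the torus $\partial V$. This torus is incompressible on both sides: on the side of $K$ because $K$ is nontrivial, and on the side of $V$ because a compressing disk would be a meridian disk of $V$ disjoint from $K'$. By the loop theorem and van Kampen's theorem, $\pi_1(S^3\setminus K')$ is an amalgamated product over $\mathbb Z^2$ with $G$ as one factor, so it contains $G$. If it were $A*_CB$ with $A,B$ free, then $G$ would act on the Bass--Serre tree without inversions and with free vertex stabilizers. By Theorem~\ref{thm:main} one of these stabilizers would contain $\mathbb Z^2$, which is impossible.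
\end{proof}

\section{Equal framings: proof of Theorem \ref{thm:fibered}}\label{sec:fibered}

For equal framings $\pm1$ the group $\Gamma(\tau,\tau)$ of the smallest case acts on the tree of $\mathbb Z_2*\mathbb Z_3$ with $m_1,m_2$ hyperbolic (Lemma~\ref{lem:braid}). We let $G$ act on this tree through a map $G\to\Gamma(\tau,\tau)$ and show that the stabilizers are free. They contain the kernel $N$ of the action with finite index, and $N$ is free because $J_1$ and $J_2$ are fibered.

\begin{proof}[Proof of Theorem~\ref{thm:fibered}]
Let $\tau_1=\tau_2=\tau=\pm1$. The abelianization of $G_i$ is infinite cyclic, generated by the image of $m_i$, and $\lambda_i$ maps to the identity. So abelianizing $G_1$ and $G_2$ gives a homomorphism from $H=G_1*G_2$ onto the free group $\Phi$ on $m_1,m_2$, under which $\ell_i=\lambda_im_i^{-\tau}\mapsto m_i^{-\tau}$. By \eqref{eq:G} it extends, with $t\mapsto t$, to a surjection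
\[
\psi\colon G\to\Gamma(\tau,\tau),\qquad \psi(H)=\Phi .
\]
Compose $\psi$ with the surjection of Lemma~\ref{lem:braid} to obtain a surjection $q\colon G\to\mathbb Z_2*\mathbb Z_3$, and let $N=\ker q$. Since $\Phi$ embeds in $\mathbb Z_2*\mathbb Z_3$, an element of $H$ lies in $N$ if and only if $\psi$ kills it.

\emph{$N\cap H$ is free.} By the last remark $N\cap H=\ker(\psi|_H)$. It acts on the Bass--Serre tree of $H=G_1*G_2$ with trivial edge stabilizers. Since $N\cap H$ is normal in $H$, its vertex stabilizers are conjugates of $N\cap G_i=\ker(G_i\to\langle m_i\rangle)=[G_i,G_i]$. Because $J_i$ is fibered, $[G_i,G_i]$ is the fundamental group of the fiber, a compact surface with nonempty boundary, and so it is free. Hence $N\cap H$ is a free product of free groups and is free.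

\emph{$N$ is free.} Since $J_1,J_2$ are nontrivial, \eqref{eq:G} is an HNN extension; let $N$ act on its Bass--Serre tree. Since $N$ is normal in $G$, its vertex stabilizers are $G$-conjugates of $N\cap H$, hence free, and its edge stabilizers are $G$-conjugates of $N\cap\langle\ell_1,m_1\ell_2\rangle$. This intersection is trivial, because $\psi$ maps the free basis $(\ell_1,m_1\ell_2)$ to the basis $(m_1^{-\tau},m_1m_2^{-\tau})$ of $\Phi$ and $\Phi$ embeds in $\mathbb Z_2*\mathbb Z_3$. So $N$ is a free product of free groups and is free.

\emph{Conclusion.} Through $q$, the group $G$ acts without inversions on the Bass--Serre tree of $\mathbb Z_2*\mathbb Z_3$, with quotient an edge. Therefore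
\[
G=A*_CB,\qquad A=q^{-1}(\mathbb Z_2),\quad B=q^{-1}(\mathbb Z_3),\quad C=q^{-1}(1)=N,
\]
and $|A:C|=2$, $|B:C|=3$. Knot groups are torsion-free by a theorem of Papakyriakopoulos. By Swan's theorem \cite{Swan}, a torsion-free group with a free subgroup of finite index is free, without any restriction on ranks. Since $N$ is free, $A$ and $B$ are free.
\end{proof}

\begin{thebibliography}{1}
\bibitem{Swan}
Swan, \emph{Groups of cohomological dimension one}, J. Algebra \textbf{12} (1969).
\end{thebibliography}
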